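# Large extraspecial groups force large minors

## 1. Vertex sets whose components are permuted transitively

Graphs are finite and simple. For a set $Y$ of vertices of a graph $M$, write $M[Y]$ for the induced subgraph, and let "component of $Y$" mean the vertex set of a component of $M[Y]$. A group acting on a graph acts from the left by automorphisms, and the action need not be faithful.

**Definition (homogeneous set).** Let a group $R$ act on a finite graph $M$. A nonempty set $Y$ of vertices is *$R$-homogeneous* if $\rho Y=Y$ for all $\rho\in R$ and $R$ permutes the components of $Y$ transitively.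

If $R$ is trivial, this says that $M[Y]$ is connected. For a small nontrivial example, take the 6-cycle on $\mathbb Z/6$ and let $R$ be generated by $x\mapsto x+3$. The set $\{0,1,3,4\}$ has components $\{0,1\}$ and $\{3,4\}$, which $R$ exchanges, so it is $R$-homogeneous; so is $\{2,5\}$. Contracting all components of these two sets turns the 6-cycle into a 4-cycle. By contrast, in the 8-cycle on $\mathbb Z/8$ with $R$ generated by $x\mapsto x+4$, the invariant set $\{0,2,4,6\}$ has four one-vertex components in two $R$-orbits, so it is not homogeneous.

Homogeneous sets matter because a single edge between two of them says something about every component.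

**Lemma A (transfer).** Let $Y$ be $R$-homogeneous, let $Y'$ be an $R$-invariant set disjoint from $Y$, and suppose there is an edge between $Y$ and $Y'$. Then every component of $Y$ has an edge to $Y'$. Consequently, if $(Y_\lambda)_{\lambda\in\Lambda}$ are pairwise disjoint $R$-homogeneous sets, and for each $\lambda$ there are at least $d$ indices $\mu\neq\lambda$ with an edge between $Y_\lambda$ and $Y_\mu$, then deleting all other vertices and contracting every component of every $Y_\lambda$ gives a graph of minimum degree at least $d$.

*Proof.* Let $\{y,y'\}$ be an edge with $y\in Y$, $y'\in Y'$, and let $E$ be the component of $Y$ containing $y$. Any component of $Y$ is $\rho E$ for some $\rho\in R$. It contains $\rho y$, which is adjacent to $\rho y'\in Y'$. For the second part, each component of $Y_\lambda$ has edges to at least $d$ of the other sets $Y_\mu$, and endpoints in different sets $Y_\mu$ lie in different components. $\square$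

**Lemma B (merging).** Let $Y_1,\dots,Y_q$ be pairwise disjoint $R$-homogeneous sets. Join $i$ and $j$ when there is an edge between $Y_i$ and $Y_j$, and suppose the resulting graph on $\{1,\dots,q\}$ is connected. Then $P=Y_1\cup\dots\cup Y_q$ is $R$-homogeneous, and every component of $P$ meets every $Y_i$.

*Proof.* Let $E$ be a component of $P$. It meets some $Y_i$, hence contains a component of $Y_i$. By Lemma A that component has an edge to $Y_j$ whenever $i,j$ are joined, so $E$ meets $Y_j$. By connectedness $E$ meets every $Y_j$, and in particular it contains a component of $Y_1$. If $E'$ is another component of $P$, some $\rho\in R$ carries a component of $Y_1$ inside $E$ to one inside $E'$. As $\rho P=P$, the set $\rho E$ is a component of $P$ meeting $E'$, so $\rho E=E'$. $\square$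

The proof below builds, from a group action on a connected graph, a family of homogeneous sets indexed by the vectors of a vector space, with edges in many linearly independent directions. Contracting their components then gives a minor of large minimum degree.

## 2. Groups represented by a minor-closed class

The purpose is to decide which groups can be automorphism groups of graphs that avoid some minor. A *subcontraction* of a graph $X$, also called a *minor* of $X$, is a graph obtained from a subgraph of $X$ by contractions (loops and repeated edges are discarded). A class $C$ of finite graphs is *subcontraction closed* if, whenever $X\in C$, every subcontraction of $X$ and every graph isomorphic to one belongs to $C$. A group $G$ is *represented by $C$* if $G\cong\operatorname{Aut}X$ for some $X\in C$.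

**Conjecture 3.14 (numbered as in its source, a printed mathematics book).** Let $C$ be a subcontraction closed class of finite graphs not containing all finite graphs. Then for every prime $p$ there is a finite $p$-group not represented by $C$.

We shall prove that this is true. First, a missing graph may be replaced by a complete graph. If $Y\notin C$ has $h\ge1$ vertices, then no $X\in C$ has a $K_h$ minor: otherwise $K_h\in C$, and its subgraph $Y$ would be in $C$.

**Small cases.** If $h=1$, every $X\in C$ is the null graph, and only the trivial group can be represented. If $h=2$, all graphs in $C$ are edgeless, so the groups represented are symmetric groups; the only $p$-groups among symmetric groups are the trivial group and $\mathbb Z_2$.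

Now let $C$ be the class of forests, which misses $K_3$. For odd $p$ no nontrivial $p$-group is represented, because a forest with a nontrivial automorphism $g$ has an automorphism group of even order. To see this, suppose first that $g$ moves a component to a different one. Then these two components are isomorphic, and exchanging them is an involution. Otherwise $g$ acts nontrivially on some tree component. The center of a tree is a vertex or an edge, so if $g$ fixes no vertex of this tree, it reverses the central edge and has even order. If $g$ fixes a vertex, follow the path from it to a moved vertex. There are consecutive vertices $a,b$ on it with $ga=a$ and $gb\ne b$. Let $g$ act on the branch at $a$ through $b$, let $g^{-1}$ act on the branch at $a$ through $gb$, and fix everything else; this is an involution.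

For $p=2$ forests do represent nonabelian groups. The tree with a vertex $c$ adjacent to $a$ and $b$, each of which carries two further leaves, has automorphism group $\mathbb Z_2\wr\mathbb Z_2$, the dihedral group of order 8.

**Abelian groups cannot serve in general.** For $q\ge1$ and $\ell\ge0$, take a cycle $v_0,\dots,v_{3q-1}$ and attach to $v_i$ a pendant path with $\ell+(i \bmod 3)$ edges. An automorphism preserves the unique cycle and the lengths of the pendant paths, so it preserves $i \bmod 3$, and it is determined by its action on the cycle. A reflection $i\mapsto c-i$ would need $2i\equiv c\pmod 3$ for all $i$, which is false. The rotations that qualify are those by multiples of 3. So the automorphism group is $\mathbb Z_q$. Different $\ell$ give nonisomorphic connected graphs. Hence every finite abelian group $\mathbb Z_{q_1}\times\dots\times\mathbb Z_{q_s}$ is the automorphism group of a disjoint union of such graphs with distinct values of $\ell$. All these unions lie in the class of graphs whose components have at most as many edges as vertices, that is, at most one cycle each. This class is closed under subgraphs, and also under contraction of an edge, which lowers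 the number of vertices of a component by one and its number of edges by at least one. It does not contain $K_4$. So every abelian $p$-group is represented by one fixed proper class, and nonabelian groups are needed.

**Definition (extraspecial group).** $G$ is *extraspecial of order $p^{1+2n}$* if $|G|=p^{1+2n}$, $Z(G)=G'$ has order $p$, and $G/Z(G)$ is elementary abelian.

Such groups exist for every prime $p$ and every $n\ge1$. On $\mathbb F_p^n\times\mathbb F_p^n\times\mathbb F_p$ put
$$(a,b,c)(a',b',c')=(a+a',\,b+b',\,c+c'+a\cdot b').$$
This is a group, and the commutator of $(a,b,c)$ and $(a',b',c')$ is $(0,0,a\cdot b'-a'\cdot b)$. Hence the center and the commutator subgroup both equal $\{(0,0,c)\}$, and the quotient is $\mathbb F_p^{2n}$. For $p=2$, $n=1$ this is the dihedral group of order 8.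

**Theorem 2 (Conjecture 3.14).** Let $C$ be subcontraction closed, let $Y\notin C$ be a graph with $h\ge1$ vertices, let $p$ be any prime, and let $n\ge 2^{h-1}+2$. Then no extraspecial group of order $p^{1+2n}$ is represented by $C$.

If the only graph missing from $C$ is the null graph, then $C$ is empty, since the null graph is a subgraph of every graph; then nothing is represented. So Theorem 2 gives the conjecture, with infinitely many groups for each $p$ and a threshold on $n$ that depends on $C$ but not on $p$. Some lower bound on $n$ is needed: the dihedral group of order 8 is extraspecial and is represented by forests.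

## 3. The contraction theorem and two test actions

**Theorem 1 (contraction theorem).** Let a finite group $G$ act on a finite connected graph $M$. Let $p$ be a prime and $R\trianglelefteq G$ with $V:=G/R$ elementary abelian of order $p^N$. For a vertex $v$ put $V_v:=G_vR/R\le V$, and let $m:=\max_v\dim V_v$. Then $M$ has a minor with minimum degree at least $N-m$. If moreover $N-m\ge1$, $w:=\lceil (N-m)/2\rceil$ and $\kappa:=\lfloor (w-1)/2\rfloor$, then $M$ has a minor with minimum degree at least $p^{\kappa}$.

Here dimensions are over $\mathbb F_p$. Connected graphs are nonempty. Since $V$ is abelian, $V_{gv}=V_v$ for every $g\in G$.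

**First test: one regular orbit.** Let $G=V=\mathbb F_p^N$, $R=0$, and let $M$ be a connected Cayley graph of $V$. All stabilizers are trivial, so $m=0$. The connection set spans $V$, so it has at least $N$ elements, and $M$ itself has minimum degree at least $N$. The sets $Y_\lambda=\{\lambda\}$ do everything. Here the group elements that carry a vertex to its neighbors supply the directions.

**Second test: stabilizers generate.** Let $V=A\oplus B$ with $\dim A=\dim B=m\ge1$. Let the vertices of $M$ be the cosets of $A$ and the cosets of $B$, with an edge between a coset of $A$ and a coset of $B$ when they meet. They always meet, so $M=K_{p^m,p^m}$. Let $V$ act by translation, with $R=0$. The stabilizers are $A$ and $B$, so $N=2m$, and the theorem asks for minimum degree at least $m$ in a minor.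

A sensible first attempt in general is as follows. Let $H\le V$ be the subgroup generated by all $V_v$, choose one vertex $t$ from each orbit, forming a tree, and give the vertex $xt$ the label $\bar x+H\in V/H$. This is well defined, because $xt=xst$ for $s\in G_t$ and $\bar s\in V_t\le H$. It leads to a minor of minimum degree $\dim V/H$. In the second test $H=A+B=V$, so there is one label, and the method gives nothing.

A second attempt is to divide by less: fix one $t_0$ with $\dim V_{t_0}=m$ and label $xt$ by $\bar x+V_{t_0}$. This is not well defined at any $t$ with $V_t\not\le V_{t_0}$, and repairing it by enlarging the subgroup divided out leads back to $V/H$.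

The second test shows what to do instead. Use one target space $L$ of dimension $N-m$, but a different linear map $V\to L$ for each $t$, with a kernel that contains $V_t$. In the example take $L=V/A$, let $\psi_A:V\to L$ be the quotient map, and let $\psi_B:V\to L$ be any surjective linear map with kernel $B$. For $\lambda\in L$ let $Y_\lambda$ consist of the cosets $x+A$ with $\psi_A(x)=\lambda$ and the cosets $x+B$ with $\psi_B(x)=\lambda$. Each $Y_\lambda$ is one coset of $A$ and one coset of $B$, hence an edge. We contract a perfect matching of $K_{p^m,p^m}$ and get $K_{p^m}$, with minimum degree $p^m-1\ge m$. The task is to choose such maps coherently in general, so that each $Y_\lambda$ is homogeneous and no direction is lost.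

From here to the end of Section 7, the notation of Theorem 1 is fixed. We write $V$ additively and $\bar x$ for the image in $V$ of $x\in G$.

## 4. A fundamental tree and the group elements across its boundary

**Step 1: coordinates on the vertices.** This step writes every vertex as a group element applied to a vertex of a tree. Let $T$ be a maximal subtree of $M$ containing at most one vertex of each $G$-orbit. We also write $T$ for its vertex set. Then $T$ meets every orbit. Otherwise the set $\bigcup_{g\in G}gT$ is not all of $M$, so by connectedness some $gt$ with $t\in T$ is adjacent to some $y$ outside it. Then $g^{-1}y$ is adjacent to $t$ and lies in an orbit not met by $T$, so it could be added to $T$, which contradicts maximality. Hence every vertex of $M$ is $xt$ with $t\in T$ unique and $x\in G$ unique up to replacing $x$ by $xs$, $s\in G_t$.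

**Step 2: generators of $G$.** This step shows that $G$ is generated by vertex stabilizers together with elements that carry $T$ to an adjacent translate. Let $S$ be the set of $g\in G$ such that $gT$ meets $T$ or some edge joins $T$ to $gT$, and let $A^*=\langle S\rangle$. If $gt'$ is adjacent to $at$ with $a\in A^*$ and $t,t'\in T$, then $a^{-1}gt'$ is adjacent to $t$, so $a^{-1}g\in S$ and $g\in A^*$. Hence $\bigcup_{a\in A^*}aT$ is closed under adjacency, so it is all of $M$. Now take $g\in G$ and $t\in T$. Then $gt=at'$ with $a\in A^*$ and $t'\in T$, and $t'=t$ because $T$ has one vertex in each orbit. So $a^{-1}g\in G_t\subseteq S$, and $g\in A^*$. Thus $A^*=G$.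

**Step 3: a basis modulo the stabilizers.** This step extracts the directions that come from edges between translates. If $g\in S$ and $gT\cap T\neq\emptyset$, then $gt=t'$ for some $t,t'\in T$, so $t=t'$ and $g\in G_t$. Put
$$H:=\sum_{t\in T}V_t\le V,\qquad k:=\dim V/H .$$
The images of $S$ span $V$, and those of the kind just described lie in $H$. So there are $g_1,\dots,g_k\in G$ and $t_i,t_i'\in T$ with
$$\{t_i,\,g_it_i'\}\in E(M)\quad(1\le i\le k),\qquad \bar g_1,\dots,\bar g_k\ \text{a basis of } V \text{ modulo } H. \tag{1}$$

## 5. Linear labels along the tree

**Step 4: construction of the labels.** This step chooses a map $V\to L$ for each $t\in T$, changing it along each tree edge only as far as the stabilizers can correct. Every $V_v$ equals $V_t$ for the $t\in T$ in the orbit of $v$, so we can choose $t_0\in T$ with $\dim V_{t_0}=m$. Root $T$ at $t_0$, and put $L:=V/V_{t_0}$, so $\dim L=N-m$. We construct surjective linear maps $\psi_t:V\to L$ for $t\in T$, with kernels $K_t\supseteq V_t$ of dimension $m$, such that, whenever $r$ is the parent of $b$ and $D_b:=\psi_r(V_b)$,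
$$(\psi_b-\psi_r)(V)\subseteq D_b,\qquad \psi_b(K_r)=D_b. \tag{2}$$
The first condition will make the sets $Y_\lambda$ homogeneous. The second will produce edges between them in all the directions of $D_b$.

Let $\psi_{t_0}$ be the quotient map, with kernel $K_{t_0}=V_{t_0}$. Suppose $\psi_r$ is given and $b$ is a child of $r$. Since
$$\dim V_b\le m=\dim K_r\le\dim(V_b+K_r),$$
we can choose $K_b$ with $V_b\le K_b\le V_b+K_r$ and $\dim K_b=m$. Then $K_b+K_r=V_b+K_r$, so
$$\psi_r(K_b+K_r)=\psi_r(V_b+K_r)=\psi_r(V_b)=D_b .$$
As $\ker\psi_r=K_r$ and $\dim K_b=\dim K_r$,
$$\dim D_b=\dim(K_b+K_r)/K_r=\dim(K_b+K_r)/K_b .$$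
Hence there is a linear map from $K_b+K_r$ onto $D_b$ with kernel exactly $K_b$. Choose a complement $W_b$ with $V=W_b\oplus(K_b+K_r)$. Then
$$L=\psi_r(W_b)\oplus D_b .$$
The sum is $\psi_r(V)=L$. It is direct, and $\psi_r$ is injective on $W_b$: if $\psi_r(x)=\psi_r(y)$ with $x\in W_b$ and $y\in K_b+K_r$, then $x-y\in K_r$, so $x\in W_b\cap(K_b+K_r)=0$. Define $\psi_b:=\psi_r$ on $W_b$, and on $K_b+K_r$ let $\psi_b$ be a linear map onto $D_b$ with kernel $K_b$.

Then $\psi_b(V)=\psi_r(W_b)+D_b=L$, so $\ker\psi_b$ has dimension $N-(N-m)=m$. It contains $K_b$, so it equals $K_b\supseteq V_b$. The difference $\psi_b-\psi_r$ vanishes on $W_b$ and maps $K_b+K_r$ into $D_b$, since both maps send $K_b+K_r$ onto $D_b$. Finally $\psi_b(K_r)=\psi_b(K_b+K_r)=D_b$, since $\psi_b(K_b)=0$. This proves (2), and the construction proceeds down the tree.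

In the second test of Section 3, $T$ is the edge with ends $t_0=A$ and $b=B$. There $K_b=B$ is forced, $D_b=\psi_A(B)=L$, $W_b=0$, and the recipe returns the maps $\psi_A,\psi_B$ used there.

**Step 5: the dimension count.** This step shows that the directions from tree edges and the directions from (1) together number $N-m$. Let
$$D:=\sum_{b\in T,\ b\neq t_0}D_b\le L .$$
Summing the first part of (2) along the path from $t_0$ to $t$ gives $\psi_t(x)\equiv\psi_{t_0}(x)\pmod D$ for all $t\in T$ and $x\in V$. We claim that $D=\psi_{t_0}(H)$.

For $\subseteq$, let $b$ have parent $r$. By (2), $\psi_r-\psi_{t_0}$ takes values in the sum of the $D_c$ over the $c\neq t_0$ on the path from $t_0$ to $r$. So $D_b=\psi_r(V_b)\subseteq\psi_{t_0}(V_b)+\sum_cD_c$, and induction on the depth of $b$ gives $D_b\subseteq\psi_{t_0}(H)$. For $\supseteq$, let $t\in T$. Then $\psi_{t_0}(V_t)\subseteq\psi_t(V_t)+D=D$, because $V_t\le K_t$.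

Since $\ker\psi_{t_0}=V_{t_0}\le H$, it follows that $\dim D=\dim H-m$ and that $\psi_{t_0}$ induces an isomorphism $V/H\cong L/D$. Hence
$$\dim D+k=(\dim H-m)+(N-\dim H)=N-m. \tag{3}$$

## 6. The labeled sets are homogeneous, and the linear bound

**Step 6: definition of the sets.** This step turns labels into vertex sets. For $\lambda\in L$ put
$$Y_\lambda:=\{xt:\ t\in T,\ x\in G,\ \psi_t(\bar x)=\lambda\}.$$
Whether a vertex lies in $Y_\lambda$ does not depend on how it is written: $t$ is determined, and replacing $x$ by $xs$ with $s\in G_t$ adds $\psi_t(\bar s)=0$, as $\bar s\in V_t\le K_t$. So the $Y_\lambda$ partition the vertex set. Each is nonempty because $\psi_{t_0}$ is surjective, and each is $R$-invariant because $\overline{\rho x}=\bar x$ for $\rho\in R$.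

**Step 7: each $Y_\lambda$ is $R$-homogeneous.** This step shows that every component reaches the root orbit, and that $R$ is transitive on the root-orbit vertices of $Y_\lambda$.

Let $xb\in Y_\lambda$ with $b\neq t_0$, and let $r$ be the parent of $b$. By (2),
$$\lambda-\psi_r(\bar x)=\psi_b(\bar x)-\psi_r(\bar x)\in D_b=\psi_r(V_b).$$
So there is $s\in G_b$ with $\psi_r(\bar s)=\lambda-\psi_r(\bar x)$, that is, $\psi_r(\overline{xs})=\lambda$. Then $xsr\in Y_\lambda$, and it is adjacent to $xsb=xb$. Thus $xb$ has a neighbor in $Y_\lambda$ one level closer to the root. Iterating, every component of $Y_\lambda$ contains a vertex $xt_0$ with $\psi_{t_0}(\bar x)=\lambda$.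

Now suppose $\psi_{t_0}(\bar x)=\psi_{t_0}(\bar x')=\lambda$. Then $\bar x'-\bar x\in V_{t_0}$, so $x'\in xRG_{t_0}=RxG_{t_0}$, because $R$ is normal. Hence $x't_0=\rho xt_0$ for some $\rho\in R$. Since $\rho Y_\lambda=Y_\lambda$, $\rho$ carries the component of $xt_0$ to that of $x't_0$.

**Step 8: edges between the sets.** This step finds edges in all the directions counted by (3).

(i) *For each non-root $b\in T$, each nonzero $\delta\in D_b$ and each $\lambda\in L$, there is an edge between $Y_\lambda$ and $Y_{\lambda+\delta}$.* Let $r$ be the parent of $b$, and choose $x$ with $\psi_r(\bar x)=\lambda$. By (2), $\psi_b(\bar x)-\lambda\in D_b=\psi_b(K_r)$. Adding to $\bar x$ an element of $K_r$ does not change $\psi_r(\bar x)$ and can change $\psi_b(\bar x)$ by any element of $D_b$. So we may assume $\psi_r(\bar x)=\lambda$ and $\psi_b(\bar x)=\lambda+\delta$. The edge $\{xr,xb\}$ is as required.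

(ii) *For each $\lambda\in L$ and $1\le i\le k$, there are $\mu\in\lambda+\psi_{t_0}(\bar g_i)+D$ and an edge between $Y_\lambda$ and $Y_\mu$.* Choose $x$ with $\psi_{t_i}(\bar x)=\lambda$. By (1), $\{xt_i,\,xg_it_i'\}$ is an edge. Its first end is in $Y_\lambda$, and its second is in $Y_\mu$ with
$$\mu=\psi_{t_i'}(\bar x+\bar g_i)\equiv\psi_{t_0}(\bar x)+\psi_{t_0}(\bar g_i)\equiv\lambda+\psi_{t_0}(\bar g_i)\pmod D .$$

**Step 9: the first assertion of Theorem 1.** This step counts neighbors. Since $D$ is spanned by $\bigcup_bD_b$, choose a basis $\delta_1,\dots,\delta_j$ of $D$ from that union, with $j=\dim D$. Fix $\lambda$. By Step 8 there are edges from $Y_\lambda$ to $Y_{\lambda+\delta_1},\dots,Y_{\lambda+\delta_j}$, and to one $Y_\mu$ with $\mu$ in each class $\lambda+\psi_{t_0}(\bar g_i)+D$, $1\le i\le k$. By (1) and $V/H\cong L/D$, these classes are distinct and different from $\lambda+D$. So there are $j+k=N-m$ distinct indices $\mu\neq\lambda$. By Lemma A, contracting every component of every $Y_\lambda$ gives a minor of minimum degree at least $N-m$.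

## 7. From independent directions to $p^\kappa$ neighbors

To see what can be gained, let $M$ be the cube $\mathbb F_2^{2\kappa+1}$ with basis $\beta_0,a_1,\dots,a_\kappa,b_1,\dots,b_\kappa$. Its degree is only $2\kappa+1$. Contract each $a$-subcube in the half not involving $\beta_0$, and each $b$-subcube in the other half. Every $a$-subcube $v+\langle a_i\rangle$ and every $b$-subcube $\beta_0+u+\langle b_i\rangle$ are joined by the edge from $u+v$ to $u+v+\beta_0$. The result contains $K_{2^\kappa,2^\kappa}$. The same works with homogeneous sets in place of vertices.

**Lemma C.** Let a group $R$ act on a finite graph $M$. Let $W$ be a vector space over $\mathbb F_p$ with basis $\beta_0,a_1,\dots,a_\kappa,b_1,\dots,b_\kappa$. Let $(F_\lambda)_{\lambda\in W}$ be pairwise disjoint $R$-homogeneous sets such that for all $\lambda\in W$ and all basis vectors $\beta$ there is an edge between $F_\lambda$ and $F_{\lambda+\beta}$. Then $M$ has a minor of minimum degree at least $p^\kappa$.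

*Proof.* Let $A=\langle a_1,\dots,a_\kappa\rangle$ and $B=\langle b_1,\dots,b_\kappa\rangle$. For $v\in B$ and $u\in A$ put
$$P_v=\bigcup_{\lambda\in v+A}F_\lambda,\qquad Q_u=\bigcup_{\lambda\in\beta_0+u+B}F_\lambda .$$
The index sets $v+A$ partition $A+B$, the index sets $\beta_0+u+B$ partition $\beta_0+A+B$, and $\beta_0\notin A+B$. So these $2p^\kappa$ sets are pairwise disjoint. Joining two indices in $v+A$ when they differ by some $a_i$ gives a connected graph, because the $a_i$ generate $A$. So Lemma B shows that $P_v$ is $R$-homogeneous. In the same way, with the $b_i$, $Q_u$ is $R$-homogeneous. For all $v\in B$ and $u\in A$, we have $F_{u+v}\subseteq P_v$ and $F_{u+v+\beta_0}\subseteq Q_u$, so there is an edge between $P_v$ and $Q_u$. Each $P_v$ thus has edges to $p^\kappa$ sets $Q_u$, and each $Q_u$ to $p^\kappa$ sets $P_v$. Lemma A gives the minor. $\square$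

**Step 10: the second assertion of Theorem 1.** This step feeds into Lemma C the more plentiful of the two kinds of direction. Let $N-m\ge1$, $w=\lceil(N-m)/2\rceil$ and $\kappa=\lfloor(w-1)/2\rfloor$. Then $\kappa\ge0$ and $2\kappa+1\le w$, and by (3) either $\dim D\ge w$ or $k\ge w$.

*If $\dim D\ge w$*, choose $2\kappa+1$ linearly independent vectors from $\bigcup_bD_b$. Let $W\le D$ be their span, with these vectors as basis, and put $F_\lambda=Y_\lambda$ for $\lambda\in W$. Steps 6 and 7 and Step 8(i) give the hypotheses of Lemma C.

*If $k\ge w$*, use the first attempt of Section 3, which now has enough directions. For $v\in V/H$ let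
$$U_v:=\{xt:\ t\in T,\ x\in G,\ \bar x+H=v\}.$$
This is well defined since $V_t\le H$. The $U_v$ are nonempty, pairwise disjoint and $R$-invariant. Each $U_v$ is the union of the connected translates $xT$ with $\bar x+H=v$, so each component of $U_v$ contains a whole translate $xT$. If $s\in G_t$ with $t\in T$, then $xT$ and $xsT$ share the vertex $xt$, and both lie in $U_v$. So, by induction on the length of a word, $xT$ and $xaT$ lie in the same component of $U_v$ for every $a\in A_0:=\langle G_t:t\in T\rangle$. The image of $A_0$ in $V$ is $H$. If $xT,x'T\subseteq U_v$, then $\bar x'-\bar x\in H$, so $x'\in xRA_0=RxA_0$. Write $x'=\rho xa$ with $\rho\in R$ and $a\in A_0$. Then $x'T=\rho(xaT)$ lies in the image under $\rho$ of the component containing $xT$. So $U_v$ is $R$-homogeneous. By (1) the edges $\{xt_i,xg_it_i'\}$ with $\bar x+H=v$ join $U_v$ to $U_{v+\bar g_i}$, for all $v$ and $i$. Apply Lemma C with $W\le V/H$ the span of $2\kappa+1$ of the classes $\bar g_i+H$, and with $F_v=U_v$.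

In both cases $M$ has a minor of minimum degree at least $p^\kappa$, and Theorem 1 is proved. $\blacksquare$

## 8. Small stabilizers inside an extraspecial automorphism group

Suppose $\operatorname{Aut}X$ is extraspecial with center $Z$. We want Theorem 1 with $R=Z$. Two things stand in the way: $X$ may be disconnected, and a vertex fixed by $Z$ may have a very large stabilizer. (A vertex adjacent to all others and fixed by the whole group is an extreme case: then $m=N$ and Theorem 1 is empty.) So we pass to vertices moved by $Z$, and to one component of the graph they induce, and must check that its stabilizer is still large.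

**Lemma D.** Let $n\ge2$, let $G=\operatorname{Aut}X$ be extraspecial of order $p^{1+2n}$, and let $Z=Z(G)=\langle z\rangle$. Then there are a subgroup $H_0\le G$ and an $H_0$-invariant connected induced subgraph $X[K]$ such that $Z\le H_0$, the group $H_0/Z$ is elementary abelian of rank at least $2n-2$, and $\dim(H_0)_vZ/Z\le n$ for every $v\in K$.

*Proof.* **Step 1: subgroups avoiding the center are small.** This step gives the bound on stabilizers. We claim:
$$\text{if } B\le G \text{ and } B\cap Z=1,\ \text{then } |B|\le p^n. \tag{4}$$
Here $B'\le G'\cap B=Z\cap B=1$, so $B$ is abelian. It is isomorphic to its image in $G/Z\cong\mathbb F_p^{2n}$. Since $G'=Z$ is central of order $p$, commutators define a bilinear form on $G/Z$ with values in $Z\cong\mathbb F_p$. It is alternating, as an element commutes with itself, and nondegenerate, as an element commuting with everything lies in $Z(G)=Z$. The image $\bar B$ of $B$ is totally isotropic, so $\bar B\le\bar B^\perp$ and $\dim\bar B\le 2n-\dim\bar B$. This proves (4).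

**Step 2: an automorphism supported on one orbit of components.** This step builds an element of $G$ whose centralizer is the stabilizer we care about. Let $M_0$ be the set of vertices moved by $z$. It is nonempty because $z\neq1$. It is $G$-invariant because $zgv=gzv$, so $gv$ is moved exactly when $v$ is. So $G$ permutes the components of $M_0$. Let $K$ be one of them, and let $O$ be its orbit under $\langle z\rangle$, a set of $1$ or $p$ components. Write $\bigcup O$ for the union of the members of $O$. Let $u$ act as $z$ on $\bigcup O$ and as the identity elsewhere; this is a permutation, since $z$ preserves $\bigcup O$.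

We claim $u\in\operatorname{Aut}X=G$. Edges inside $\bigcup O$ are mapped as by $z$, and edges outside are fixed. Let $\{a,y\}$ be an edge with $a\in\bigcup O$ and $y\notin\bigcup O$. Then $y\notin M_0$, since otherwise $y$ would lie in the component of $a$. So $zy=y$, and $\{ua,uy\}=\{za,y\}=\{za,zy\}$ is an edge. A permutation of a finite vertex set that maps edges to edges is an automorphism.

**Step 3: the stabilizer of $K$ has index at most $p^2$.** This step uses that conjugacy classes in $G$ are small. For $g\in G$ the element $gug^{-1}$ acts as $gzg^{-1}=z$ on $g(\bigcup O)$ and trivially elsewhere. The set of vertices moved by it is exactly $g(\bigcup O)$, because $\bigcup O\subseteq M_0$. So $gug^{-1}=u$ if and only if $gO=O$, that is, $C_G(u)$ is the stabilizer of $O$. The conjugacy class of $u$ lies in $uG'=uZ$, so it has at most $p$ elements, and the stabilizer of $O$ has index at most $p$ in $G$. Let $H_0$ be the stabilizer of $K$ in $G$. If $hK=K$, then $hz^iK=z^ihK=z^iK$, so $H_0$ lies in the stabilizer of $O$. The index there is at most $|O|\le p$. Hence $|G:H_0|\le p^2$.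

**Step 4: conclusion.** This step collects the three properties. If $z\notin H_0$, then $H_0\cap Z=1$, since $Z$ has prime order. By (4), $|H_0|\le p^n$, so $|G:H_0|\ge p^{n+1}>p^2$, a contradiction. So $Z\le H_0$, and $H_0/Z\le G/Z$ is elementary abelian of rank at least $2n-2$. Let $v\in K$. As $v$ is moved by $z$ and every nontrivial element of $Z$ generates $Z$, we have $(H_0)_v\cap Z=1$. By (4), $|(H_0)_v|\le p^n$, so $\dim(H_0)_vZ/Z\le n$. $\square$

Apply Theorem 1 to $H_0$ acting on $X[K]$ with $R=Z$. Then $N\ge2n-2$, the maximal stabilizer dimension $m$ is at most $n$, and $N-m\ge n-2$. Therefore: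

$$\text{if } n\ge2 \text{ and } \operatorname{Aut}X \text{ is extraspecial of order } p^{1+2n},\ \text{then } X \text{ has a minor of minimum degree} \ge n-2. \tag{5}$$

## 9. Complete minors from minimum degree, and the conjecture

**Lemma E (Mader).** For $r\ge2$, every nonempty graph with $|E|\ge2^{r-2}|V|$ has a $K_r$ minor. In particular, for $r\ge1$, a nonempty graph of minimum degree at least $2^{r-1}$ has a $K_r$ minor.

*Proof.* We use induction on $r$. For $r=2$ there is an edge. Let $r\ge3$, and let $Q$ be a minor-minimal nonempty minor of the given graph with $|E(Q)|\ge2^{r-2}|V(Q)|$. Then $Q$ has an edge. Let $xy$ be an edge whose ends have exactly $c$ common neighbors. Contracting it removes one vertex and $1+c$ edges, and leaves a nonempty proper minor. By minimality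
$$|E(Q)|-1-c<2^{r-2}(|V(Q)|-1)\le|E(Q)|-2^{r-2},$$
so $c\ge2^{r-2}$. Fix a non-isolated vertex $x$. Each $y\in N(x)$ has at least $2^{r-2}$ neighbors in $N(x)$. So $Q[N(x)]$ is nonempty and has at least $2^{r-3}|N(x)|$ edges. By induction it has a $K_{r-1}$ minor. Adding $x$, which is adjacent to all of $N(x)$, gives a $K_r$ minor of $Q$. For the last statement, minimum degree at least $2^{r-1}$ gives $|E|\ge\frac12\,2^{r-1}|V|=2^{r-2}|V|$ when $r\ge2$; for $r=1$ it is trivial. $\square$

*Proof of Theorem 2.* As noted in Section 2, no $X\in C$ has a $K_h$ minor. Let $n\ge2^{h-1}+2$, and suppose $X\in C$ has $\operatorname{Aut}X$ extraspecial of order $p^{1+2n}$. By (5), $X$ has a minor of minimum degree at least $n-2\ge2^{h-1}$. By Lemma E this minor, hence $X$, has a $K_h$ minor, a contradiction. $\blacksquare$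

So Conjecture 3.14 holds: for every prime $p$ there are infinitely many finite $p$-groups not represented by $C$.

## 10. Minors of exponential size and the order of the threshold

The second half of Theorem 1 gives much larger minors when $n$ is large. Logarithms are natural unless a base is shown.

**Theorem 3 (logarithmically sharp form).** There is an absolute constant $c>0$ such that, if $n\ge7$ and $\operatorname{Aut}X$ is extraspecial of order $p^{1+2n}$, then $X$ has a minor of minimum degree at least $p^{(n-6)/4}$. Hence $X$ has a $K_r$ minor for some $r\ge c\,p^{(n-6)/4}/\sqrt{1+n\log p}$. Conversely, every extraspecial group of order $p^{1+2n}$ is $\operatorname{Aut}X$ for some $X$ with no $K_{2p^{2n+1}+1}$ minor.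

Two cited results enter here. The first is the theorem of Kostochka (Combinatorica 4 (1984)) and Thomason (Math. Proc. Cambridge Philos. Soc. 95 (1984)):
$$\text{for an absolute } c'>0,\ \text{average degree at least } d\ge2 \text{ forces a } K_r \text{ minor with } r\ge c'd/\sqrt{\log d}. \tag{6}$$
The second, from Babai, *On the minimum order of graphs with given group*, Canad. Math. Bull. 17 (1974), says that every finite group $G$ other than $\mathbb Z_3,\mathbb Z_4,\mathbb Z_5$ is $\operatorname{Aut}X$ for some $X$ with at most $2|G|$ vertices.

*Proof.* **Step 1: minimum degree.** This step inserts Lemma D into the second part of Theorem 1. With $H_0$ acting on $X[K]$ and $R=Z$, we have $N-m\ge n-2\ge1$. So $w\ge(n-2)/2$ and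
$$\kappa=\Bigl\lfloor\frac{w-1}2\Bigr\rfloor\ge\frac{w-2}2\ge\frac{n-6}4 .$$
Hence $X$ has a minor of minimum degree at least $p^{(n-6)/4}$.

**Step 2: complete minors.** This step applies (6) with $d=p^{(n-6)/4}$. If $d\ge2$, then $\log d=\frac{n-6}4\log p\le1+n\log p$, so $X$ has a $K_r$ minor with $r\ge c'd/\sqrt{1+n\log p}$. If $d<2$, then $c\,d/\sqrt{1+n\log p}\le2c\le1$ as soon as $c\le\frac12$, and $r=1$ suffices because $X$ has a vertex. So $c=\min(c',\frac12)$ works.

**Step 3: the converse.** This step bounds minors by the number of vertices. An extraspecial group is nonabelian, so Babai's theorem gives $X$ with $\operatorname{Aut}X$ isomorphic to it and at most $2p^{2n+1}$ vertices. A minor of $X$ has no more vertices than $X$, so there is no $K_{2p^{2n+1}+1}$ minor. $\blacksquare$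

**Corollary 1 (order of magnitude of the threshold).** For $h\ge3$ let $n_0(h,p)$ be the least $q\ge1$ such that for all $n\ge q$ no extraspecial group of order $p^{1+2n}$ is represented by graphs without $K_h$ minor. Then, for absolute constants $c_1,c_2>0$,
$$\frac{\log(h/2)}{2\log p}-c_1\ \le\ n_0(h,p)\ \le\ c_2\Bigl(1+\frac{\log h}{\log p}\Bigr).$$

*Proof.* The number $n_0(h,p)$ exists by Theorem 2, applied to the class of graphs without $K_h$ minor and $Y=K_h$.

**Step 1: lower bound.** This step uses Babai's graphs. If $n\ge1$ and $2p^{2n+1}<h$, Babai's graph for an extraspecial group of order $p^{1+2n}$ has fewer than $h$ vertices, so it has no $K_h$ minor, and $n_0>n$. The condition $2p^{2n+1}<h$ says $n<\theta:=\frac12\bigl(\log_p(h/2)-1\bigr)$. If $\theta>1$, the largest integer $n<\theta$ satisfies $n\ge1$ and $n\ge\theta-1$, so $n_0\ge n+1\ge\theta$. If $\theta\le1$, then $n_0\ge1\ge\theta$. So $c_1=\frac12$ works.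

**Step 2: a degree that forces $K_h$.** This step rewrites (6). We claim that for a suitable absolute constant $c''\ge2$ and all $h\ge3$, minimum degree at least $d:=c''h\sqrt{\log h}$ forces a $K_h$ minor. Since $\log h>1$, we have $d\ge2$ and
$$\log d=\log c''+\log h+\tfrac12\log\log h\le\bigl(\log c''+\tfrac32\bigr)\log h .$$
Hence $c'd/\sqrt{\log d}\ge c'c''h/\sqrt{\log c''+3/2}$. This is at least $h$ if $c''$ is large enough in terms of $c'$.

**Step 3: upper bound.** This step compares with Theorem 3. Let $n\ge7$, and suppose some extraspecial group of order $p^{1+2n}$ is represented by graphs without $K_h$ minor. Then $p^{(n-6)/4}<c''h\sqrt{\log h}$, that is, $n<6+4\log_p(c''h\sqrt{\log h})$. Therefore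
$$n_0\le7+4\log_p\bigl(c''h\sqrt{\log h}\bigr)\le7+\frac{4\log c''+6\log h}{\log p},$$
where we used $\log\log h\le\log h$. As $\log p\ge\log2$, the term $4\log c''/\log p$ is bounded by an absolute constant, and the upper bound follows. $\square$

Theorem 1 applies to actions of arbitrary finite $p$-groups as well. Recall that for a finite $p$-group $G$ the Frattini subgroup $\Phi(G)$ is normal with elementary abelian quotient.

**Corollary 2 (all $p$-groups).** If a finite $p$-group $G$ acts on a finite connected graph $M$ without $K_h$ minor, then some vertex $v$ satisfies $|G:G_v\Phi(G)|<p^{2^{h-1}}$.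

*Proof.* Here $h\ge1$. Apply Theorem 1 with $R=\Phi(G)$. It gives a minor of $M$ of minimum degree at least $N-m$. By Lemma E, $N-m<2^{h-1}$, since otherwise $M$ would have a $K_h$ minor. Take $v$ with $\dim V_v=m$. Since $V_v=G_v\Phi(G)/\Phi(G)$, we get $|G:G_v\Phi(G)|=p^{N-m}<p^{2^{h-1}}$. $\square$
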